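# Real chromatic roots of plane triangulations are dense in $(3,4)$

## Beraha's question, and the guess that each $B_n$ has its own family

For a graph $G$ and a positive integer $\lambda$, let $P(G,\lambda)$ be the number of proper colorings of $G$ with colors $1,\dots,\lambda$, that is, of maps $c:V(G)\to\{1,\dots,\lambda\}$ with $c(u)\neq c(v)$ whenever $uv$ is an edge. This is a polynomial in $\lambda$, the *chromatic polynomial*. We treat $\lambda$ as a real variable, and "root" always means real root.

A *near-triangulation with $k$-face $F$* is a 2-connected graph embedded in the plane with at least two distinct faces, such that $F$ is bounded by a cycle $C_k$ ($k\ge3$) and every other face is bounded by a $C_3$. For $k=3$ this is a *triangulation*. In these notes triangulations are simple graphs. The complete graphs $K_3$ and $K_4$ are triangulations. A 4-cycle with one diagonal drawn inside is a near-triangulation with 4-face.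

The *Beraha numbers* are $B_n=2+2\cos(2\pi/n)$. They begin $4,0,1,2,\tau^2,3,\dots$, where $\tau=(1+\sqrt5)/2$, and $B_n\to4$. For $n\ge 2$ they increase, so $3<B_n<4$ for all $n\ge7$. For instance $B_7\approx3.247$, $B_8=2+\sqrt2\approx3.414$, $B_9\approx3.532$ and $B_{10}=\tau+2\approx3.618$.

Beraha's question, for a fixed integer $n\ge2$, is this: is it true that for every $\epsilon>0$ there is a triangulation $G$ (which may depend on $\epsilon$) such that $P(G,\lambda)$ has a root in $(B_n-\epsilon,B_n+\epsilon)$?

The natural first guess is "yes, because $B_n$ is a special number: for each $n$ there should be a family of triangulations tuned to it". Let us test this on cases we can do by hand.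

For $K_4$ we have $P(K_4,\lambda)=\lambda(\lambda-1)(\lambda-2)(\lambda-3)$, with roots $0,1,2,3$. These are exactly $B_2,B_3,B_4,B_6$, so the answer is yes for $n=2,3,4,6$.

Next take the bipyramid $H_n$, $n\ge3$: a cycle $C_n$ together with two non-adjacent vertices $s,t$, each joined to the whole cycle. Recall that $P(C_n,q)=(q-1)^n+(-1)^n(q-1)$. If $s,t$ get the same color, the cycle is colored with $\lambda-1$ colors; if they get different colors, with $\lambda-2$. Hence
$$P(H_n,\lambda)=\lambda P(C_n,\lambda-1)+\lambda(\lambda-1)P(C_n,\lambda-2).$$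
With $D=\lambda^2-3\lambda+1=(\lambda-2)+(\lambda-1)(\lambda-3)$ this becomes
$$\frac{P(H_n,\lambda)}{\lambda}=(\lambda-2)^n+(\lambda-1)(\lambda-3)^n+(-1)^nD. \tag{1}$$
Put $y=\lambda-2$, so that $D=y^2+y-1$. This vanishes at $y=1/\tau$, that is, at $\lambda=2+1/\tau=\tau+1=\tau^2=B_5$. On any compact subinterval of $0<y<1$ the first two terms of (1), $y^n$ and $(y+1)(y-1)^n$, tend to $0$ uniformly. So for large $n$ the sign of (1) on either side of $y=1/\tau$ is the sign of $(-1)^nD$, which changes there. Thus bipyramids have roots tending to $B_5$, and the answer is yes for $n=5$. So far the guess does well, in exactly the expected way: a family, and a coefficient that vanishes at $B_n$.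

Now look at $3<\lambda<4$, where all the remaining $B_n$ lie. Here $1<y<2$ and $D>0$. If $n$ is even, all three terms in (1) are positive. If $n$ is odd, then $y^n-D\ge y^3-y^2-y+1=(y-1)^2(y+1)>0$ and the middle term is positive. So **no bipyramid has any root in $(3,4)$**: the largest of the three exponentials is $(\lambda-2)^n$, its coefficient is positive, and it wins everywhere on the interval.

There is also a general obstacle at one point. At $B_{10}$, as we shall see, *every* triangulation satisfies $P(G,B_{10})>0$.

The guessed "yes" turns out to be right, but the reason is different: roots can be forced into every subinterval of $(3,4)$, and the $B_n$ play no role except for $B_{10}$.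

## The statements

The following may be quoted. For every planar $G$ we have $P(G,\lambda)>0$ for real $\lambda\ge5$ (Birkhoff and Lewis) and $P(G,4)>0$ (Four-color Theorem). The answer to Beraha's question is yes for $n=2,3,4,6$, for $n=7,10$ (Beraha, Kahane and Reid), and for $n=5$ (Beraha, Kahane and Weiss). Finally (Tutte), $0<|P(G,\tau^2)|\le\tau^{5-v(G)}$ for every plane triangulation $G$ with $v(G)$ vertices. Of these, only Tutte's inequality $P(G,\tau^2)\ne0$ is used below. The cases to settle are $n=8$, $n=9$ and $n\ge11$.

**Theorem 1.** The real chromatic roots of plane triangulations are dense in $(3,4)$.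

Since $3<B_n<4$ for every $n\ge7$, Theorem 1 gives, for every $\epsilon>0$, triangulations with roots in $(B_n-\epsilon,B_n)$ and others with roots in $(B_n,B_n+\epsilon)$. So the answer to Beraha's question is **yes** for $n=8,9$ and all $n\ge11$ (in fact for every $n\ge7$).

**Theorem 2.**
(a) For every $q\in(3,4)\setminus\{B_{10}\}$ there are a triangulation $G$ with $P(G,q)<0$ and a triangulation $G'$ with $P(G',q)>0$. Hence $B_{10}$ is the only point $q\in(3,4)$ at which $P(G,q)>0$ for every triangulation $G$.
(b) Theorem 1 remains true with "triangulations" replaced by "4-connected triangulations".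

## Quads, and three polynomials that multiply

Formula (1) is a sum of three exponentials in $n$. We want to build triangulations for which we control three such exponentials independently. The building blocks are near-triangulations with a 4-face.

**Definition.** A *quad* $N$ is a simple 2-connected plane graph whose outer face is bounded by a 4-cycle $C$ with vertices labeled in cyclic order $(s,x,t,x')$, and all of whose other faces are bounded by 3-cycles. The vertices $s,t$ are the *poles*. The quad is *clean* if neither $st$ nor $xx'$ is an edge of $N$.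

Two examples: let $T$ be the 4-cycle $(s,x,t,x')$ plus the edge $xx'$ drawn inside; its poles are non-adjacent, but it is not clean. The 4-cycle plus one interior vertex joined to all four is a clean quad.

**Lemma 1.** There are unique polynomials $f,g,h\in\mathbb Z[\lambda]$ such that, for every integer $\lambda\ge4$ and every proper $\lambda$-coloring $\varphi$ of $C$, the number of proper $\lambda$-colorings of $N$ extending $\varphi$ is
$$f+g\,[\varphi(s)=\varphi(t)]+h\,[\varphi(x)=\varphi(x')]. \tag{2}$$
(Here $[\cdot]$ is $1$ if the statement is true and $0$ otherwise.)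

**Proof.** The number of extensions is the sum, over all maps $\psi:V(N)\to\{1,\dots,\lambda\}$ extending $\varphi$, of $\prod_{uv\in E(N)\setminus E(C)}(1-[\psi(u)=\psi(v)])$. Expand the product. A subset $A\subseteq E(N)\setminus E(C)$ contributes $(-1)^{|A|}$ times the number of $\psi$ that are constant on each component of the graph $(V(N),A)$. Let $k_0(A)$ be the number of components that miss $V(C)$, and let $\pi_A$ be the partition of $V(C)$ induced by the components. The components missing $V(C)$ are colored freely, and the others are determined by $\varphi$, so the number of extensions equals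
$$\sum_{A}(-1)^{|A|}\lambda^{k_0(A)}\,[\varphi\text{ is constant on each block of }\pi_A].$$
If a block of $\pi_A$ contains two consecutive vertices of $C$, the term is zero, because $\varphi$ is proper on $C$. Otherwise each block is a singleton, or $\{s,t\}$, or $\{x,x'\}$. The last two cannot both occur: they would give two disjoint paths in the closed disc bounded by $C$, one joining $s$ to $t$ and the other joining $x$ to $x'$, and these pairs interlace on the boundary. So $\pi_A$ has one of three forms. Collecting the terms of each form gives $f$, $g$, $h$.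

For uniqueness: when $\lambda\ge4$, all four combinations of "$\varphi(s)=\varphi(t)$ or not" and "$\varphi(x)=\varphi(x')$ or not" occur. So the counts determine $f(\lambda)$, then $g(\lambda)$ and $h(\lambda)$, for infinitely many integers $\lambda$. $\square$

For $T$ the count is $1-[\varphi(x)=\varphi(x')]$, so $(f,g,h)=(1,0,-1)$. For the quad with one interior vertex, the four boundary vertices use $4-[\varphi(s)=\varphi(t)]-[\varphi(x)=\varphi(x')]$ colors, so $(f,g,h)=(\lambda-4,1,1)$.

**Definition.** Put
$$\alpha=(\lambda-1)(f+g)+h,\qquad \beta=(\lambda-2)f+h,\qquad\gamma=h,\qquad v(N)=(\alpha,\beta,\gamma). \tag{3}$$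

For $\lambda\ne1,2$ this can be inverted:
$$h=\gamma,\qquad f=\frac{\beta-\gamma}{\lambda-2},\qquad f+g=\frac{\alpha-\gamma}{\lambda-1}. \tag{4}$$
For $T$ we get $v(T)=(\lambda-2,\lambda-3,-1)$. For the quad with one interior vertex, $\alpha=(\lambda-1)(\lambda-3)+1=(\lambda-2)^2$, $\beta=(\lambda-2)(\lambda-4)+1=(\lambda-3)^2$, $\gamma=1$, which is the componentwise square of $v(T)$. The reason is the next construction.

**Definition.** Let $N,M$ be quads with non-adjacent poles. Their *composition* $N\circ M$ is obtained by gluing the path $s\,x'\,t$ of $N$ to the path $s\,x\,t$ of $M$. Call the common middle vertex $y$. The outer cycle of $N\circ M$ is labeled $(s,x_N,t,x'_M)$. Write $N^k$ for the $k$-fold composition of $N$ with itself.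

**The composition is a clean quad.** Two closed discs glued along a boundary arc form a closed disc, so $N\circ M$ is a plane graph with the stated outer 4-cycle, and its other faces are the inner faces of $N$ and $M$, all triangles. The common vertices are $s,y,t$. As $s,t$ are non-adjacent in both parts, the only edges among common vertices are $sy,yt$, and these are identified; so the graph is simple. It is 2-connected: after deleting any vertex, what is left of each part is connected, and the two remainders share at least two of $s,y,t$. Finally $st$ is not an edge, and $x_N,x'_M$ lie in different parts and off the gluing path, so they are not adjacent.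

For example, $T\circ T$ is the quad with one interior vertex. In general $T^k$ consists of a path $p_0p_1\cdots p_k$ all of whose vertices are joined to both poles $s,t$, with $x=p_0$ and $x'=p_k$. It is clean for $k\ge2$.

**Lemma 2.** $v(N\circ M)=v(N)\,v(M)$, the componentwise product.

**Proof.** Let $\lambda\ge4$ be an integer. Fix the colors of $s$ and $t$, and let $L$ be the set of colors different from them: $|L|=\lambda-1$ if they are equal, $|L|=\lambda-2$ otherwise. By (2), the number of extensions, as a matrix indexed by the colors of $x$ and $x'$ in $L$, is $uJ+hI$, where $J$ is the all-ones matrix, $I$ the identity, and $u=f+g$ or $u=f$ in the two cases. To color $N\circ M$ we choose the color of $y$ in $L$ and then extend independently on both sides, so the matrix of $N\circ M$ is the product. With subscript $1$ for $M$, and $J^2=|L|J$,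
$$(uJ+hI)(u_1J+h_1I)=(|L|uu_1+uh_1+u_1h)J+hh_1I .$$
Since $|L|\ge2$, the matrices $J$ and $I$ are linearly independent. So for $N\circ M$ the $I$-coefficient is $hh_1$, and
$$|L|(|L|uu_1+uh_1+u_1h)+hh_1=(|L|u+h)(|L|u_1+h_1).$$
Hence $h$ and $|L|u+h$ are multiplicative. These are $\gamma$, and $\alpha$ or $\beta$ in the two cases. The identities hold for all integers $\lambda\ge4$, hence identically. $\square$

In particular $v(T^k)=\bigl((\lambda-2)^k,(\lambda-3)^k,(-1)^k\bigr)$.

**Closing a quad.** If $Q$ is a clean quad, adding the edge $xx'$ in the outer face cuts that face into two triangles and gives a triangulation $Q+xx'$. It is simple because $xx'$ was not an edge. Its colorings are the extensions of those $\varphi$ with $\varphi(x)\ne\varphi(x')$. There are $\lambda(\lambda-1)(\lambda-2)$ such $\varphi$ with $\varphi(s)=\varphi(t)$ and $\lambda(\lambda-1)(\lambda-2)(\lambda-3)$ with $\varphi(s)\ne\varphi(t)$. So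
$$P(Q+xx',\lambda)=\lambda(\lambda-1)(\lambda-2)\bigl[(f+g)+(\lambda-3)f\bigr].$$
By (4), $(\lambda-1)(\lambda-2)(f+g)=(\lambda-2)(\alpha-\gamma)$ and $(\lambda-1)(\lambda-2)(\lambda-3)f=(\lambda-1)(\lambda-3)(\beta-\gamma)$. As $D=(\lambda-2)+(\lambda-1)(\lambda-3)$, we obtain
$$P(Q+xx',\lambda)=\lambda\bigl[(\lambda-2)\alpha+(\lambda-1)(\lambda-3)\beta-D\gamma\bigr]. \tag{5}$$
With $Q=T^{k}$, $k\ge2$, the triangulation is the bipyramid $H_{k+1}$ and (5) reproduces (1).

On $(3,4)$ the three coefficients $\lambda-2$, $(\lambda-1)(\lambda-3)$, $D$ are positive. So the contest is clear. Suppose $\alpha,\beta,\gamma>0$. If $\gamma$ dominates both $\alpha$ and $\beta$, then $P<0$. If $\alpha$ or $\beta$ dominates, then $P>0$. We need quads in which $\gamma$ wins at one point and loses at a nearby point.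

## Turning a quad by a quarter

Composition treats the two diagonals $st$ and $xx'$ differently. Changing their roles gives a second operation.

**Definition.** $N^R$ is $N$ with its outer vertices relabeled $(x,t,x',s)$ in place of $(s,x,t,x')$. Its poles are $x,x'$.

It is clean if $N$ is. In (2) the two brackets trade places, so $(f,g,h)$ becomes $(f,h,g)$. For fixed real $q\in(3,4)$ the passage between $(f,g,h)$ and $(\alpha,\beta,\gamma)$ is an invertible linear map, so $v(N^R)(q)=R\,v(N)(q)$ for a linear map $R=R_q$ of $\mathbb R^3$ with $R^2=\mathrm{id}$. For example, $T^R$ is the 4-cycle plus the edge $st$, with $(f,g,h)=(1,-1,0)$.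

**Step 1: the matrix of $R$.** We compute the images of the basis vectors, using (4), then the swap $g\leftrightarrow h$, then (3).

From $(1,0,0)$: $f=0$, $g=\frac1{q-1}$, $h=0$. After the swap $f=g=0$, $h=\frac1{q-1}$, so all three components equal $\frac1{q-1}$.

From $(0,1,0)$: $f=\frac1{q-2}$, $g=-\frac1{q-2}$, $h=0$. After the swap $f=\frac1{q-2}$, $g=0$, $h=-\frac1{q-2}$, so $\alpha=\frac{q-1}{q-2}-\frac1{q-2}=1$, $\beta=1-\frac1{q-2}$, $\gamma=-\frac1{q-2}$.

From $(0,0,1)$: $f=-\frac1{q-2}$, $g=-\frac1{q-1}+\frac1{q-2}=\frac1{(q-1)(q-2)}$, $h=1$. After the swap $g=1$, $h=\frac1{(q-1)(q-2)}$. Call the resulting vector $E$; then $E_\gamma=\frac1{(q-1)(q-2)}$, $E_\beta=-1+E_\gamma$, and $E_\alpha=(q-1)\bigl(1-\frac1{q-2}\bigr)+E_\gamma$.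

Altogether, with $\mathbf 1=(1,1,1)$,
$$R(1,0,0)=\tfrac1{q-1}\mathbf 1,\qquad R(0,1,0)=\Bigl(1,\tfrac{q-3}{q-2},\tfrac{-1}{q-2}\Bigr),\qquad R(0,0,1)=E, \tag{6}$$
$$E=(E_\gamma+\mu,\;E_\gamma-1,\;E_\gamma),\qquad \mu=\mu(q)=\frac{(q-1)(q-3)}{q-2}=(q-2)-\frac1{q-2}. \tag{7}$$
On $(3,4)$ the function $\mu$ is positive and increasing, and $\mu(B_{10})=\tau-1/\tau=1$.

**Step 2: the quads $X_j$.** Here we produce quads whose three components are nearly equal, in a known order. For odd $j\ge3$ let $X_j=(T^j)^R$, a clean quad, and write $v(X_j)=(a,b,c)$. As $v(T^j)=((q-2)^j,(q-3)^j,-1)$, (6) gives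
$$v(X_j)=\frac{(q-2)^j}{q-1}\mathbf 1+(q-3)^jR(0,1,0)-E.$$
Let $\delta_j=(q-1)(q-2)^{-j}$. For fixed $q\in(3,4)$ we have $\delta_j\to0$ and $(q-3)^j\to0$, so as $j\to\infty$ through odd integers
$$\delta_j\,v(X_j)=\mathbf 1-\delta_jE+o(\delta_j). \tag{8}$$
By (7), the components of the right side are $1-\delta_j(E_\gamma+\mu)$, $1-\delta_j(E_\gamma-1)$, $1-\delta_jE_\gamma$, up to $o(\delta_j)$. So for fixed $q$ and large odd $j$ we have $a,b,c>0$, $a<c<b$, and
$$\log\frac ca=\delta_j\mu+o(\delta_j),\qquad\log\frac bc=\delta_j+o(\delta_j),\qquad\frac{\log(c/a)}{\log(b/c)}\longrightarrow\mu(q). \tag{9}$$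

## The logarithmic plane, and a wall at $B_{10}$

Fix $q\in(3,4)$. To a quad with positive components attach the point $\bigl(\log\frac\alpha\gamma,\log\frac\beta\gamma\bigr)$ of the plane. By Lemma 2, composition adds these points. The component $\gamma$ is the largest exactly when the point lies in the open third quadrant.

The quad $T^2$ gives a point in the fourth quadrant: $\alpha/\gamma=(q-2)^2>1$ and $\beta/\gamma=(q-3)^2<1$. The quad $X_j$, for large odd $j$, gives a point in the second quadrant, and by (9) its direction tends to that of $(-\mu,1)$. Neither family alone makes $\gamma$ win: in powers of $T^2$ the component $\alpha$ wins, in powers of $X_j$ the component $\beta$ wins. The sensible thing is to mix them. Suppose $Z$ gives a point $(p,-p')$ with $p,p'>0$. A positive combination of $(p,-p')$ and $(-\mu,1)$ lies in the open third quadrant for suitable coefficients if and only if $p/p'<\mu$, that is,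
$$\log\frac{\alpha_Z}{\gamma_Z}<\mu\log\frac{\gamma_Z}{\beta_Z}.$$
In multiplicative form, which also makes sense if $\beta_Z=0$, this says $\alpha_Z\beta_Z^{\mu}<\gamma_Z^{1+\mu}$.

Try $Z=T^2$. With $y=q-2\in(1,2)$ the condition reads $2\log y<-2\mu\log(y-1)$, that is, $\phi(y)<0$ where
$$\phi(y)=\log y+\Bigl(y-\frac1y\Bigr)\log(y-1).$$

**Step 3: the sign of $\phi$ on $(1,2)$.** We differentiate, using $(y-1/y)/(y-1)=1+1/y$:
$$\phi'(y)=1+\frac2y+\Bigl(1+\frac1{y^2}\Bigr)\log(y-1),$$
$$\phi''(y)=-\frac2{y^2}-\frac2{y^3}\log(y-1)+\Bigl(1+\frac1{y^2}\Bigr)\frac1{y-1}.$$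
On $(1,2)$ we have $\log(y-1)<0$ and $\frac1{y-1}>1$, so $\phi''(y)>-\frac2{y^2}+1+\frac1{y^2}=1-\frac1{y^2}>0$. So $\phi$ is strictly convex. As $y\to1^+$, $\phi(y)\to0$, because $y-\frac1y=(y-1)\frac{y+1}y$ and $(y-1)\log(y-1)\to0$. Also $\tau-1/\tau=1$ and $\tau-1=1/\tau$, so $\phi(\tau)=\log\tau+\log(1/\tau)=0$. A strictly convex function with boundary values $0$ at $1$ and $\tau$ is negative between them: $\phi<0$ on $(1,\tau)$. Strict convexity also gives $\phi>0$ on $(\tau,2)$. Indeed, pick $p\in(1,\tau)$, so $\phi(p)<0$. If $\phi(y)\le0$ for some $y>\tau$, convexity would give $\phi(\tau)<0$.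

So mixing $T^2$ with $X_j$, $j$ large, works exactly for $q<\tau+2=B_{10}$. For $q>B_{10}$ we have $p/p'>\mu$. By (9), for all large odd $j$, no positive combination of the points of $T^2$ and $X_j$ lies in the third quadrant: $\gamma$ never beats both rivals in $(T^2)^l\circ X_j^m$. The argument stops at $B_{10}$.

## Past $B_{10}$: rotating a large power of $X_j$

To get past the wall we need a quad $Z$ with $\alpha_Z>\gamma_Z$ but with $\beta_Z$ far smaller than $\gamma_Z$. Here is where to find one. Since $R^2=\mathrm{id}$, (6) gives $R\mathbf 1=(q-1,0,0)$ and $RE=(0,0,1)$. So $R$ maps the plane spanned by $\mathbf 1$ and $E$ onto the plane $\beta=0$. By (8), suitably scaled powers $X_j^m$ lie close to the curve $(e^{-\sigma E_\alpha},e^{-\sigma E_\beta},e^{-\sigma E_\gamma})$, which is tangent at $\mathbf 1$ to that plane. Rotating them should therefore give $\gamma$ of first order in $\sigma$ and $\beta$ only of second order.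

**Lemma 3.** Let $q_0\in(3,4)$, $q_0\neq B_{10}$, and $\mu=\mu(q_0)$. There is a clean quad $Z=Y\circ Y$, where $Y$ is a quad with non-adjacent poles, such that at $q_0$
$$\alpha_Z>\gamma_Z>0,\qquad\beta_Z\ge0,\qquad\alpha_Z\,\beta_Z^{\,\mu}<\gamma_Z^{\,1+\mu}. \tag{10}$$

**Proof.** *Case A: $3<q_0<B_{10}$.* Take $Y=T$, so $Z=T^2$ and $v(Z)=((q_0-2)^2,(q_0-3)^2,1)$. The first two conditions are clear, and the third is $\phi(q_0-2)<0$, which holds by Step 3 since $q_0-2\in(1,\tau)$.

*Case B: $B_{10}<q_0<4$.* Now $\mu>1$, since $\mu$ is increasing. Everything is evaluated at $q_0$.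

**Step 4: choosing $\sigma$.** For $\sigma>0$ let $W_\sigma=(e^{-\sigma E_\alpha},e^{-\sigma E_\beta},e^{-\sigma E_\gamma})=\mathbf 1-\sigma E+O(\sigma^2)$ as $\sigma\to0$. Then
$$R\,W_\sigma=(A,B,C)=\bigl(q_0-1+O(\sigma^2),\;O(\sigma^2),\;-\sigma+O(\sigma^2)\bigr).$$
So $|A||B|^\mu=O(\sigma^{2\mu})$, while $|C|^{1+\mu}\sim\sigma^{1+\mu}$. As $\mu>1$, we have $2\mu>1+\mu$. Hence we can fix $\sigma>0$ so small that $A>|C|>0$ and $|A||B|^\mu<|C|^{1+\mu}$.

**Step 5: realizing $W_\sigma$ by quads, up to scale.** Let $j$ be odd and $m_j=\lfloor\sigma/\delta_j\rfloor$, so that $\sigma-\delta_j<m_j\delta_j\le\sigma$ and $m_j\delta_j\to\sigma$. For large $j$, $m_j\ge1$. By Lemma 2 and (8), the component of $\delta_j^{m_j}v(X_j^{m_j})$ belonging to an entry $E_i$ of $E$ is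
$$\bigl(1-\delta_jE_i+o(\delta_j)\bigr)^{m_j}=\exp\bigl(-m_j\delta_jE_i+o(1)\bigr)\longrightarrow e^{-\sigma E_i}.$$
So $\delta_j^{m_j}v(X_j^{m_j})\to W_\sigma$. Since $R$ is linear, $\delta_j^{m_j}v\bigl((X_j^{m_j})^R\bigr)\to RW_\sigma=(A,B,C)$.

**Step 6: from signs to squares.** The inequalities $\alpha>|\gamma|>0$ and $|\alpha||\beta|^\mu<|\gamma|^{1+\mu}$ hold at $(A,B,C)$. They are strict, so they hold near $(A,B,C)$. They are unchanged when $(\alpha,\beta,\gamma)$ is multiplied by a positive number, since both sides of the second have degree $1+\mu$. Hence they hold for $Y=(X_j^{m_j})^R$ when $j$ is a large odd integer. This $Y$ is clean, so its poles are non-adjacent. Put $Z=Y\circ Y$. By Lemma 2, $v(Z)=(\alpha_Y^2,\beta_Y^2,\gamma_Y^2)$, and squaring the inequalities gives (10). $\square$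

Squaring does two jobs: it removes the negative sign of $C$, and it makes $\beta_Z=\beta_Y^2\ge0$ for *all* real $q$, not just at $q_0$.

## A ratio of logarithms that is not constant

At a fixed $q_0\ne B_{10}$ we can now make $\gamma$ win in $Z^l\circ X_j^m$, by choosing $m/l$ suitably. For a *root* we need $\gamma$ to win at one point and lose at another, with the same $l,m$. The threshold for $m/l$ at which $\gamma$ overtakes $\alpha$ is $\log(\alpha_Z/\gamma_Z)/\log(c/a)$, so we need this to vary with $q$. The next lemma will guarantee that.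

**Lemma 4.** Let $j\ge3$ be odd and $v(X_j)=(a,b,c)$. If $a,c>0$ and $c\ne a$ at $q_0\in(3,4)$, then $\log(q-2)/\log(c/a)$ is not constant on any neighborhood of $q_0$.

**Proof.** Suppose $\log(q-2)=\kappa\log\omega$ near $q_0$, where $\omega=c/a$ is a rational function of $q$. Since $\log(q-2)\ne0$, $\kappa\neq0$.

**Step 7: $\omega$ would be a power of $q-2$.** Differentiating, $\omega'/\omega=\kappa^{-1}/(q-2)$ near $q_0$, hence identically as rational functions. Write $\omega=\text{const}\cdot\prod_i(q-z_i)^{n_i}$ over $\mathbb C$ with distinct $z_i$ and nonzero integers $n_i$. Then $\omega'/\omega=\sum_in_i/(q-z_i)$. By uniqueness of partial fractions the only $z_i$ is $2$, and its exponent is $K=\kappa^{-1}$, an integer. Moreover $\log\omega=K\log(q-2)$ near $q_0$, so the constant is $1$ and $\omega=(q-2)^K$ identically.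

**Step 8: the behavior of $\omega$ at infinity.** Let $f,g,h$ belong to $T^j$. By (4),
$$f=\frac{(q-3)^j+1}{q-2},\qquad f+g=\frac{(q-2)^j+1}{q-1},\qquad h=-1.$$
For $X_j=(T^j)^R$ the roles of $g,h$ are exchanged, so $c=g$ and $a=(q-1)(f+h)+g$. Hence
$$c=\frac{(q-2)^j+1}{q-1}-\frac{(q-3)^j+1}{q-2}=\frac{(q-2)^{j+1}-(q-1)(q-3)^j-1}{(q-1)(q-2)},$$
since $(q-2)-(q-1)=-1$. Also $a=(q-2)f+(f+g)+(q-1)h$, so
$$a=(q-3)^j+1+\frac{(q-2)^j+1}{q-1}-(q-1)=\frac{(q-2)^j+(q-1)(q-3)^j-D}{q-1},$$
since $(q-1)(2-q)+1=-D$. As $j\ge3$, $a\sim q^j$ when $q\to\infty$. In the numerator of $c$ the coefficient of $q^{j+1}$ is $1-1=0$, and that of $q^j$ is $-2(j+1)+3j+1=j-1$. So $c\sim(j-1)q^{j-2}$ and $\omega\sim(j-1)q^{-2}$.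

Since $(q-2)^K\sim q^K$, we get $K=-2$ and $j-1=1$, contradicting $j\ge3$. $\square$

## Sign changes in every subinterval of $(3,4)$

We now prove Theorem 1. Let $J_0\subset(3,4)$ be an open interval. We construct a triangulation with a chromatic root in $J_0$.

**Step 9: choosing $q_0$, $Z$, $X$.** Pick $q_0\in J_0\setminus\{B_{10}\}$ and $Z$ as in Lemma 3. We claim that there is an odd $j\ge3$ such that, with $X=X_j$ and $v(X)=(a,b,c)$, at $q_0$: $a,b,c>0$, $a<c<b$, and
$$0<r<t,\qquad\text{where}\qquad r=\frac{\log(\alpha_Z/\gamma_Z)}{\log(c/a)},\qquad t=\frac{\log(\gamma_Z/\beta_Z)}{\log(b/c)}, \tag{11}$$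
with $t=+\infty$ where $\beta_Z=0$. The conditions on $a,b,c$ hold for large odd $j$ by Step 2, and then $r>0$ by (10). If $\beta_Z(q_0)=0$, nothing more is needed. If $\beta_Z(q_0)>0$, then (10) says $0<\log(\alpha_Z/\gamma_Z)<\mu\log(\gamma_Z/\beta_Z)$, so $\log(\gamma_Z/\beta_Z)>0$ and
$$\frac{\log(\alpha_Z/\gamma_Z)}{\log(\gamma_Z/\beta_Z)}<\mu .$$
By (9) the quotient $\log(c/a)/\log(b/c)$ tends to $\mu$, so for large odd $j$ it exceeds the left side. That is $r<t$. Fix such a $j$.

**Step 10: making $r$ non-constant.** We may assume that $r$ is not constant on any neighborhood of $q_0$. For suppose it is constant on some neighborhood. Keep $X$ and replace $Z$ by $Z^i\circ T^2$, a clean quad with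
$$v(Z^i\circ T^2)=\bigl(\alpha_Z^i(q-2)^2,\ \beta_Z^i(q-3)^2,\ \gamma_Z^i\bigr).$$
The new $\alpha$ and $\gamma$ are positive at $q_0$. The new $r$ is $i\,r+2\log(q-2)/\log(c/a)$, which by Lemma 4 is not constant on any neighborhood of $q_0$, and is positive at $q_0$. The new $t$ at $q_0$ is $i\,t+2\log\frac1{q_0-3}/\log(b/c)$, or $+\infty$ as before. Since $r<t$ at $q_0$, the new $r$ is less than the new $t$ for large $i$. So (11) holds for the new quad, which we again call $Z$.

**Step 11: spreading the inequalities to an interval.** In either case $\beta_Z$ is a product of squares of real polynomials: $\beta_Y^2$ or $\beta_Y^{2i}(q-3)^2$. So $\beta_Z\ge0$ for all real $q$. All components are polynomials in $q$, and $t$ is continuous near $q_0$ as a function with values in $(-\infty,+\infty]$; in particular, if $\beta_Z(q_0)=0$ then $t\to+\infty$ as $q\to q_0$. Hence there is an open interval $J$ with $q_0\in J\subseteq J_0$ on which $\alpha_Z,\gamma_Z,a,b,c>0$, $\beta_Z\ge0$, $a<c<b$, and $0<r<t$.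

**Step 12: the two-parameter family.** For $l,m\ge1$ let $G_{l,m}=(Z^l\circ X^m)+xx'$. As $Z^l\circ X^m$ is clean, this is a triangulation, and by (5) and Lemma 2
$$\frac{P(G_{l,m},q)}q=(q-2)\,\alpha_Z^la^m+(q-1)(q-3)\,\beta_Z^lb^m-D\,\gamma_Z^lc^m. \tag{12}$$
Since $r$ is not constant on $J$, we can choose $q_1,q_2\in J$ with $r(q_1)<r(q_2)$. Since also $r(q_1)<t(q_1)$, there is a rational $\rho$ with
$$r(q_1)<\rho<\min\{r(q_2),\,t(q_1)\}.$$
Then $\rho>0$. Put $m=\rho l$ and let $l\to\infty$ through multiples of the denominator of $\rho$.

**Step 13: $P<0$ at $q_1$.** We compare the terms of (12) using $\alpha_Z/\gamma_Z=(c/a)^r$ and, if $\beta_Z\neq0$, $\beta_Z/\gamma_Z=(b/c)^{-t}$. At $q_1$,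
$$\frac{\alpha_Z^la^m}{\gamma_Z^lc^m}=\Bigl(\frac{\alpha_Z}{\gamma_Z}\Bigl(\frac ca\Bigr)^{-\rho}\Bigr)^l=\Bigl(\frac ca\Bigr)^{(r-\rho)l}\to0,\qquad\frac{\beta_Z^lb^m}{\gamma_Z^lc^m}=\Bigl(\frac{\beta_Z}{\gamma_Z}\Bigl(\frac bc\Bigr)^{\rho}\Bigr)^l\to0,$$
because $c/a>1$ and $\rho>r(q_1)$, and because the base of the last power is $(b/c)^{\rho-t}<1$, or is $0$ if $\beta_Z=0$. So (12) divided by $\gamma_Z^lc^m$ tends to $-D<0$, and $P(G_{l,m},q_1)<0$ for large $l$.

**Step 14: $P>0$ at $q_2$.** At $q_2$ we have $\rho<r(q_2)$, so
$$\frac{\gamma_Z^lc^m}{\alpha_Z^la^m}=\Bigl(\frac ca\Bigr)^{(\rho-r)l}\to0.$$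
The middle term of (12) is $\ge0$. So for large $l$ the first term outweighs the third, and $P(G_{l,m},q_2)>0$.

For large $l$ the polynomial $P(G_{l,m},\cdot)$ therefore has a root strictly between $q_1$ and $q_2$, hence in $J_0$. This proves Theorem 1. $\blacksquare$

For Beraha's question with $n=8$, $n=9$ or $n\ge11$, apply Theorem 1 to $(B_n-\epsilon,B_n+\epsilon)\cap(3,4)$, or to either half of it. The answer is yes.

## Signs at a single point, and the golden identity at $B_{10}$

**Proof of Theorem 2(a).** Let $q_0\in(3,4)\setminus\{B_{10}\}$. As in Step 9, choose $Z$ and $X$ with (11) at $q_0$; non-constancy of $r$ is not needed here. Take a rational $\rho\in(r(q_0),t(q_0))$. The computation of Step 13, with $q_0$ in place of $q_1$, gives $P(G_{l,\rho l},q_0)<0$ for large $l$ divisible by the denominator of $\rho$. On the other side, $P(K_4,q)=q(q-1)(q-2)(q-3)>0$ on $(3,4)$. This proves the first sentence.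

It remains to show that at $B_{10}=\tau+2$ every triangulation has a positive value. We quote Tutte's golden identity (W. T. Tutte, *More about chromatic polynomials and the golden ratio*, 1970): for every plane triangulation $G$,
$$P(G,\tau+2)=(\tau+2)\,\tau^{3v(G)-10}\,P(G,\tau^2)^2.$$
As a check, for $K_3$ the left side is $(\tau+2)(\tau+1)\tau=(\tau+2)\tau^3$. Also $P(K_3,\tau^2)=(\tau+1)\tau(\tau-1)=\tau^2$, so the right side is $(\tau+2)\tau^{-1}\tau^4$, the same. Since $P(G,\tau^2)\ne0$ by Tutte's quoted inequality, $P(G,B_{10})>0$ for every triangulation $G$. $\square$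

So the wall at $B_{10}$ cannot be removed at the point $B_{10}$ itself, although roots accumulate there from both sides by Theorem 1.

## Cutting along separating triangles

A *separating triangle* of a triangulation is a 3-cycle with vertices of the graph both inside and outside it. For Theorem 2(b) we show that cutting along such triangles loses no root in $(3,4)$, and that when none is left the graph is 4-connected: it has at least 5 vertices, and no set of at most 3 vertices disconnects it.

**Lemma 5.** A simple plane triangulation $H$ with at least 5 vertices and no separating triangle is 4-connected.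

**Proof.** Suppose some set of at most 3 vertices disconnects $H$, and let $S$ be a minimal disconnecting subset of it. As $H$ is connected, $S\neq\emptyset$. Each $v\in S$ has a neighbor in every component of $H-S$: if $v$ had none in a component $K$, then $K$ would still be a component of $H-(S\setminus\{v\})$, and $S$ would not be minimal.

Let $v\in S$, and let $v_1,\dots,v_d$ be its neighbors in the cyclic order around $v$; they are distinct because $H$ is simple. The face between the edges $vv_i$ and $vv_{i+1}$ is a triangle, so $v_iv_{i+1}$ is an edge (indices modulo $d$). Some $v_i$ lies in a component $K_1$ of $H-S$ and some $v_k$ in another component $K_2$. Going from $v_i$ to $v_k$ around $v$ in either direction, we follow edges of $H$, so each of the two arcs contains a vertex of $S$. Thus $v$ has at least two neighbors in $S$, for every $v\in S$. As $|S|\le3$, $S$ consists of three mutually adjacent vertices $v,u,w$, which form a triangle $\Delta$.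

The only neighbors of $v$ in $S$ are $u$ and $w$, and they lie on different arcs between $v_i$ and $v_k$. So, around $v$, the edges $vu$ and $vw$ of $\Delta$ separate $vv_i$ from $vv_k$. Hence one of $v_i,v_k$ is inside $\Delta$ and the other outside, and $\Delta$ is a separating triangle, a contradiction. $\square$

**Proof of Theorem 2(b).** Let $q\in(3,4)$ be a root of $P(G,\cdot)$ for a triangulation $G$.

**Step 15: cutting.** Suppose $G$ has a separating triangle $\Delta$. Let $G_1$ consist of $\Delta$ and everything inside it, and $G_2$ of $\Delta$ and everything outside. Both have fewer vertices than $G$, both are simple, and all their faces are bounded by 3-cycles (the new face of each is bounded by $\Delta$). They are connected, since a path in $G$ from a vertex of $G_i$ to $\Delta$ stays in $G_i$ until it first meets $\Delta$. If a vertex $z$ disconnected $G_i$, some component of $G_i-z$ would avoid the connected graph $\Delta-z$. As vertices of $G_i$ off $\Delta$ have all their neighbors in $G_i$, this would also be a component of $G-z$ and not all of it, contradicting 2-connectedness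 of $G$. So $G_1,G_2$ are triangulations.

For an integer $\lambda\ge3$, by permuting colors, each of the $\lambda(\lambda-1)(\lambda-2)$ proper colorings of $\Delta$ has the same number of extensions to $G_i$, namely $P(G_i,\lambda)/(\lambda(\lambda-1)(\lambda-2))$. Multiplying the numbers of extensions and summing over colorings of $\Delta$,
$$P(G,\lambda)=\frac{P(G_1,\lambda)\,P(G_2,\lambda)}{\lambda(\lambda-1)(\lambda-2)},$$
first for integers $\lambda\ge3$ and hence identically. So $q$ is a root of $P(G_1,\cdot)$ or of $P(G_2,\cdot)$.

**Step 16: the end of the process.** Repeat with the smaller triangulation that has the root $q$. After finitely many steps $q$ is a root of $P(H,\cdot)$ for a triangulation $H$ without separating triangles. A simple triangulation with at most 4 vertices is $K_3$ or $K_4$, because a triangulation on $n$ vertices has $3n-6$ edges. The polynomials $P(K_3,\cdot)$ and $P(K_4,\cdot)$ have no root in $(3,4)$. So $H$ has at least 5 vertices, and by Lemma 5 it is 4-connected.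

Thus every root in $(3,4)$ of a triangulation is a root of a 4-connected triangulation, and (b) follows from Theorem 1. $\blacksquare$
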